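\title{A locally compact projective plane that is not compact}

\begin{abstract}
Every locally compact connected projective plane is compact. We show that connectedness cannot be dropped. For every non-archimedean local field $F$ with valuation ring $\mathcal O$ we construct a topological projective plane whose point space and line space are countably infinite disjoint unions of open copies of $\mathcal O^2$, and which looks like $\mathrm{PG}(2,F)$ near every incident point-line pair. The plane is an increasing union of compact partial planes; missing lines and points are added in blocks homeomorphic to $\mathcal O^2$, along directions that are still unused. Every finite partial linear space with at least one point embeds in such a plane. We also show that every locally compact projective plane is second countable and metrizable, and that in the totally disconnected case the point space, the line space and all lines are homeomorphic either to the Cantor set or to the Cantor set minus a point.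
\end{abstract}

\section{Introduction}\label{sec:intro}

A \emph{projective plane} consists of a set $P$ of points and a set $\mathcal L$ of subsets of $P$, called lines, such that two distinct points $x,y$ lie on exactly one line $x\vee y$, two distinct lines $\ell,m$ have exactly one common point $\ell\wedge m$, and there are four points no three of which lie on a line. It is a \emph{topological projective plane} if $P$ and $\mathcal L$ carry Hausdorff topologies, neither of them discrete, such that the join map $(x,y)\mapsto x\vee y$ and the intersection map $(\ell,m)\mapsto\ell\wedge m$ are continuous on the sets of pairs of distinct elements, with respect to the product topologies. Lines carry the topology induced from $P$, and the \emph{pencil} $\mathcal L_x$ of all lines through a point $x$ carries the topology induced from $\mathcal L$. The plane is called locally compact, compact, connected or totally disconnected if $P$ has this property. For local compactness and compactness one may use $\mathcal L$ instead of $P$ (Lemmas~\ref{lem:basic} and~\ref{lem:compact}). Discrete topologies are excluded because they make every projective plane topological and locally compact.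

The basic examples are the classical planes $\mathrm{PG}(2,F)$, say for $F=\mathbb R$ or $F=\mathbb Q_p$. Points are the one-dimensional subspaces of $F^3$, lines are the kernels of nonzero linear forms, both spaces are identified with $(F^3\setminus\{0\})/F^\times$ in the quotient topology, and join and intersection are given by the cross product. These planes are compact although $F$ is not: by scaling, every point has a representative in the compact set $\{\max_i|x_i|=1\}$.

Two facts are known. A topological projective plane is either connected or totally disconnected, and every locally compact connected projective plane is compact. We quote them as background; no proof below depends on them. It has been posed as an open problem whether connectedness is needed in the second fact: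
\begin{quote}
\emph{Is every locally compact topological projective plane compact?}
\end{quote}

There is a reason to guess yes. A plane is compact if and only if its pencils are (Lemma~\ref{lem:compact}), and a pencil can be seen locally: if $X$ is a compact neighborhood of $x$, then $y\mapsto x\vee y$ maps $X\setminus\{x\}$ continuously onto $\mathcal L_x$, because $x$ is not isolated on any line through it. If some open neighborhood $U$ of $x$ has the property that every line through $x$ meets $X\setminus U$, then $\mathcal L_x$ is the image of a compact set and the plane is compact. In the classical planes scaling provides such a $U$, and every projective plane has a geometric substitute for scaling (it appears in Lemma~\ref{lem:first}). A counterexample must therefore have, at every point $x$ and for every $U$, lines that meet $X$ only inside $U$. By the two facts above it must also be totally disconnected. Such planes exist.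

\begin{theorem}\label{thm:main}
Let $F$ be a non-archimedean local field with valuation ring $\mathcal O$. There is a topological projective plane $(P,\mathcal L)$ such that $P$ and $\mathcal L$ are countably infinite topological disjoint unions of open subspaces homeomorphic to $\mathcal O^2$. Hence $P$ and $\mathcal L$ are locally compact, metrizable and non-discrete, but not compact. Moreover, every incident pair $(x,\ell)$ has compact open neighborhoods $X\ni x$ and $\Lambda\ni\ell$ such that $(X,\Lambda)$ with the induced incidence is topologically isomorphic to a pair consisting of a compact open set of points and a compact open set of lines of $\mathrm{PG}(2,F)$.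
\end{theorem}

Here a topological isomorphism is a pair of homeomorphisms, one for points and one for lines, under which incident pairs correspond exactly to incident pairs. So the answer to the question is no, and compactness cannot be detected near a single incident pair.

Two further theorems complement this result and are not needed for it. A \emph{partial linear space} consists of a set of points, a set of lines and an incidence relation between them such that two distinct points are incident with at most one common line. An \emph{embedding with incidence preserved and reflected} is a pair of injective maps, on points and on lines, such that a point and a line are incident if and only if their images are.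

\begin{theorem}\label{thm:embed}
Every finite partial linear space with nonempty point set, in particular every finite projective plane, embeds with incidence preserved and reflected in a plane as in Theorem~\ref{thm:main}.
\end{theorem}

\begin{theorem}\label{thm:top}
In every locally compact projective plane, $P$, $\mathcal L$ and all lines are second countable and metrizable. If the plane is totally disconnected, then either $P$, $\mathcal L$ and all lines are homeomorphic to the Cantor set $C$, or all of them are homeomorphic to $C\setminus\{\mathrm{pt}\}$. Both cases occur.
\end{theorem}

Together with the two known facts, Theorem~\ref{thm:top} shows that in every locally compact plane that is not compact the spaces $P$ and $\mathcal L$ are homeomorphic to $C\setminus\{\mathrm{pt}\}$. The underlying spaces of a counterexample are thus forced, while Theorem~\ref{thm:embed} shows how much freedom remains in the incidence structure.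

The construction imitates a purely combinatorial one: start with a partial linear space, add a line for every pair of points that is not yet joined, then a point for every pair of lines that do not yet meet, and repeat. To make join and intersection continuous we add lines and points not one at a time but in blocks homeomorphic to $\mathcal O^2$. One block of lines joins every point of one copy of $\mathcal O^2$ to every point of another copy; Section~\ref{sec:block} works this out by hand. Section~\ref{sec:charted} isolates a self-dual class of compact partial planes in which such blocks can always be added, and Section~\ref{sec:limit} passes to the limit and proves Theorem~\ref{thm:main}. Theorem~\ref{thm:embed} is proved in Section~\ref{sec:embed}. Section~\ref{sec:top}, on Theorem~\ref{thm:top}, is independent of the construction except for the final example.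

\section{Straight lines in $\mathcal O^2$}\label{sec:straight}

In Sections~\ref{sec:straight} to~\ref{sec:embed}, $F$ is a non-archimedean local field, that is, a field that is complete with respect to a discrete valuation and has a finite residue field; the reader may think of $F=\mathbb Q_p$. Let $|\cdot|$ be the absolute value, $\mathcal O=\{t:|t|\le1\}$ the valuation ring and $\pi$ a uniformizer, so that $\pi\mathcal O=\{t:|t|<1\}$ is the maximal ideal and $\mathcal O^\times=\mathcal O\setminus\pi\mathcal O$. The ring $\mathcal O$ is compact and open in $F$ and has no isolated points, and the ideals $\pi^r\mathcal O$ have finite index in $\mathcal O$ and form a neighborhood base of $0$. A \emph{ball of level $r\ge0$} is a coset $v+\pi^r\mathcal O^2$ with $v\in\mathcal O^2$. Balls are compact and open and form a base of $\mathcal O^2$; the finitely many balls of a fixed level partition $\mathcal O^2$; and of two balls that intersect, the one of larger level is contained in the other.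

A \emph{straight line} is a coset of a one-dimensional subspace $s$ of $F^2$, and $s\in P^1(F)$ is its \emph{direction}. We write $[x:y]$ for the direction spanned by $(x,y)$. The space $P^1(F)=(F^2\setminus\{0\})/F^\times$ is covered by the open charts $\sigma\mapsto[1:\sigma]$ and $\tau\mapsto[\tau:1]$, and $\mathrm{GL}_2(F)$ acts on it by homeomorphisms. If $|y|\le|x|$ then $[x:y]=[1:y/x]$, and if $|x|<|y|$ then $[x:y]=[x/y:1]$. Hence
\begin{equation}\label{eq:P1}
P^1(F)=\{[1:\sigma]:\sigma\in\mathcal O\}\ \sqcup\ \{[\tau:1]:\tau\in\pi\mathcal O\},
\end{equation}
a disjoint union of two compact open sets; in particular $P^1(F)$ is compact and has no isolated points.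

Identify $(a,b)\in F^2$ with the point $[a:b:1]$ of $\mathrm{PG}(2,F)$. The straight lines $\xi a+\eta b+\zeta=0$, $(\xi,\eta)\neq(0,0)$, then correspond to the lines of $\mathrm{PG}(2,F)$ other than the line at infinity, and we give the set $\mathcal A$ of straight lines the topology of this open subset of the line space. It is covered by the two open charts
\[
\{b=\sigma a+\beta\}\leftrightarrow(\sigma,\beta)\in F^2,\qquad \{a=\tau b+\beta\}\leftrightarrow(\tau,\beta)\in F^2,
\]
in which the directions are $[1:\sigma]$ and $[\tau:1]$.

Which straight lines meet $\mathcal O^2$? By \eqref{eq:P1} we may take $\sigma\in\mathcal O$ or $\tau\in\pi\mathcal O$. If $(a,b)\in\mathcal O^2$ lies on $b=\sigma a+\beta$, then $\beta=b-\sigma a\in\mathcal O$; conversely, if $\beta\in\mathcal O$, then all points $(a,\sigma a+\beta)$ with $a\in\mathcal O$ lie in $\mathcal O^2$. The same holds in the second chart with $a$ and $b$ exchanged. So a nonempty intersection $\gamma\cap\mathcal O^2$ with $\gamma\in\mathcal A$, called a \emph{trace}, is infinite and determines $\gamma$. We identify the set $\mathcal G$ of traces with the set of straight lines meeting $\mathcal O^2$. In the two charts,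
\begin{equation}\label{eq:G}
\mathcal G=\{(\sigma,\beta)\in\mathcal O\times\mathcal O\}\ \sqcup\ \{(\tau,\beta)\in\pi\mathcal O\times\mathcal O\},
\end{equation}
again a disjoint union of two compact open sets. For $S\subseteq P^1(F)$ let $\mathcal G(S)$ be the set of traces with direction in $S$.

\begin{lemma}\label{lem:straight}
\begin{itemize}
\item[(a)] Every affine bijection of $F^2$ acts on $\mathcal A$ as a homeomorphism. The straight lines meeting a given ball form a compact open subset of $\mathcal A$. Every $g\in\mathrm{GL}_2(\mathcal O)$ maps $\mathcal G(S)$ homeomorphically onto $\mathcal G(gS)$.
\item[(b)] The direction map $\mathcal A\to P^1(F)$ is continuous. If $S$ is clopen in $P^1(F)$, then $\mathcal G(S)$ is compact and open in $\mathcal A$. If $S$ is the disjoint union of finitely many clopen sets $S_j$, then $\mathcal G(S)$ is the topological disjoint union of the sets $\mathcal G(S_j)$.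
\item[(c)] The pairs of straight lines with distinct directions form an open subset of $\mathcal A^2$. Two such lines meet in exactly one point of $F^2$, which depends continuously on the pair.
\item[(d)] The set $\{(z,\gamma)\in\mathcal O^2\times\mathcal G:z\in\gamma\}$ is closed in $\mathcal O^2\times\mathcal G$.
\end{itemize}
\end{lemma}

\begin{proof}
(a) An affine bijection acts on the coefficient vectors $(\xi,\eta,\zeta)$ by an invertible linear map, hence homeomorphically on $\mathcal A$. The set $\mathcal G$ is compact and open by \eqref{eq:G}, and the lines meeting $v+\pi^r\mathcal O^2$ form its image under $w\mapsto v+\pi^rw$. An element $g\in\mathrm{GL}_2(\mathcal O)$ satisfies $g\mathcal O^2=\mathcal O^2$ and maps a line of direction $s$ to a line of direction $gs$.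

(b) The direction of $\xi a+\eta b+\zeta=0$ is $[\eta:-\xi]$. So $\mathcal G(S)$ is clopen in $\mathcal G$ if $S$ is clopen, and both remaining claims follow.

(c) Openness follows from (b), since $P^1(F)$ is Hausdorff. The directions are distinct exactly when $\xi\eta'-\xi'\eta\neq0$, and then Cramer's rule expresses the common point as a rational function of the coefficients with this denominator.

(d) On the two clopen parts of \eqref{eq:G} the set is given by $b-\sigma a-\beta=0$ and by $a-\tau b-\beta=0$.
\end{proof}

New lines will be given directions in small clopen subsets of $P^1(F)$, all of the same shape. For $k\ge1$ put
\[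
D_k=\{[1:s]:s\in\pi^k\mathcal O\},
\]
a compact open set, and call $hD_k$ with $h\in\mathrm{GL}_2(\mathcal O)$ a \emph{disk of level $k$}. Disks are clopen. The group $\mathrm{GL}_2(\mathcal O)$ is transitive on $P^1(F)$: the matrices with columns $(1,\sigma),(0,1)$ and with columns $(\tau,1),(1,0)$ map $[1:0]$ to the directions in \eqref{eq:P1}. The sets $D_k$ form a decreasing neighborhood base of $[1:0]$, so the disks $hD_k$, $k\ge1$, form a decreasing neighborhood base of $h[1:0]$.

\begin{lemma}\label{lem:disks}
Let $U\subseteq P^1(F)$ be open and nonempty, and let $N\ge0$. For all sufficiently large $k$, the set $U$ contains $N$ pairwise disjoint disks of level $k$ whose union is not $U$. In particular, one $k$ works for finitely many given pairs $(U,N)$.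
\end{lemma}

\begin{proof}
Since $P^1(F)$ is Hausdorff without isolated points, $U$ contains $N+1$ distinct points $h_0[1:0],\dots,h_N[1:0]$ with $h_t\in\mathrm{GL}_2(\mathcal O)$, and they have pairwise disjoint neighborhoods $W_0,\dots,W_N\subseteq U$. For all large $k$ we have $h_tD_k\subseteq W_t$ for each $t$. The disks $h_1D_k,\dots,h_ND_k$ are pairwise disjoint and miss $h_0[1:0]$.
\end{proof}

\section{Joining two copies of $\mathcal O^2$}\label{sec:block}

Fix $k\ge1$. Let $B_1,B_2,H$ be three copies of $\mathcal O^2$ with coordinates $(a,b)$, $(a',b')$ and $(u,c)$. The elements of $B_1\sqcup B_2$ are points, the elements of $H$ are lines, and the line $(u,c)$ is incident with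
\begin{equation}\label{eq:block}
(a,b)\in B_1\ \text{ if }\ b=\pi^ku\,a+c,\qquad\qquad (a',b')\in B_2\ \text{ if }\ b'=\pi^kc\,a'+u .
\end{equation}
On $B_1$ the line $(u,c)$ is a straight trace with slope $\pi^ku$ and intercept $c$; on $B_2$ the roles of $u$ and $c$ are exchanged. Now look at the same equations from $H$. The lines through $(a,b)$ form the nearly horizontal trace $c=-\pi^ka\,u+b$ in the $(u,c)$-plane, and the lines through $(a',b')$ form the nearly vertical trace $u=-\pi^ka'c+b'$. These two traces cross exactly once: the system $\pi^ka\,u+c=b$, $u+\pi^ka'c=b'$ has determinant $\pi^{2k}aa'-1\in\mathcal O^\times$, and its unique solution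
\begin{equation}\label{eq:join}
u=\frac{b'-\pi^ka'b}{1-\pi^{2k}aa'},\qquad c=\frac{b-\pi^ka\,b'}{1-\pi^{2k}aa'}
\end{equation}
lies in $\mathcal O^2$. So every point of $B_1$ is joined to every point of $B_2$ by exactly one line of $H$, which depends continuously on the two points.

Both features of \eqref{eq:block} are needed. For $k=0$ the points $(1,0)\in B_1$ and $(1,0)\in B_2$ would lie on all lines with $u+c=0$. Without the exchange of $u$ and $c$, the points $(0,0)\in B_1$ and $(0,1)\in B_2$ would require $c=0$ and $c=1$ and would have no common line.

The block $H$ also joins some pairs inside $B_1$. Distinct points $(a_1,b_1)$ and $(a_2,b_2)$ lie on a common line if and only if $b_1-b_2=\pi^ku(a_1-a_2)$ for some $u\in\mathcal O$, that is, if and only if their difference has direction in $D_k$; then $a_1\ne a_2$, and $u$ and $c$ are determined. The directions in $D_k$ are now used up on $B_1$: a further line that is straight on $B_1$ with direction in $D_k$ would share two points with a line of $H$. Dually, two distinct lines $(u_1,c_1)$ and $(u_2,c_2)$ meet in $B_1$ if and only if $|c_1-c_2|\le|\pi|^k|u_1-u_2|$, and in $B_2$ if and only if $|u_1-u_2|\le|\pi|^k|c_1-c_2|$. The lines $(0,0)$ and $(1,1)$ do not meet at all, so new points will have to be added by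 the dual procedure.

How are the remaining pairs in $B_1$ to be joined, say $(0,0)$ and $(0,1)$? Adding all straight traces with the missing directions would join them, but it would use up every direction on $B_1$ and leave no way to join $B_1$ to points added later. We subdivide instead. Let $B=\pi\mathcal O^2$ and $B'=(0,1)+\pi\mathcal O^2$. The difference of a point of $B$ and a point of $B'$ has first coordinate in $\pi\mathcal O$ and second coordinate a unit, so its direction is not in $D_k$: no point of $B$ is joined to a point of $B'$. Rescale both balls to $\mathcal O^2$ and join them by a new block \eqref{eq:block}, after a linear change of coordinates that moves its directions from $D_k$ to an unused disk, for instance $\{[1:1+s]:s\in\pi^k\mathcal O\}$. The coordinates are then $\pi^{-1}(a,\,b-a)$ on $B$ and $\pi^{-1}(a,\,b-1-a)$ on $B'$, and the new line with $u=c=0$ consists of the points with $b=a$ in $B$ and the points with $b=1+a$ in $B'$. It joins $(0,0)$ to $(0,1)$, it is straight on each of the two small balls, and its direction there has nothing to do with the direction $[0:1]$ from one point to the other. This is the mechanism of the whole construction: each step spends only small disks of directions, so unused directions remain at every stage, and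 the process never ends.

We record the relation in \eqref{eq:block} together with the changes of coordinates. Let $k\ge1$ and $g,g^*\in\mathrm{GL}_2(\mathcal O)$. The \emph{link of type $(k,g,g^*)$} is the relation $z\sim w$ between $z\in\mathcal O^2$ and $w\in\mathcal O^2$ defined by
\[
b=\pi^ku\,a+c,\qquad\text{where }(a,b)=gz,\ (u,c)=g^*w .
\]
Let $\omega\in\mathrm{GL}_2(\mathcal O)$ exchange the two coordinates. The two relations in \eqref{eq:block} are the links of types $(k,1,1)$ and $(k,1,\omega)$.

\begin{lemma}\label{lem:link}
For the link of type $(k,g,g^*)$, the map $w\mapsto\{z:z\sim w\}$ is a homeomorphism $\mathcal O^2\to\mathcal G(g^{-1}D_k)$, and the map $z\mapsto\{w:z\sim w\}$ is a homeomorphism $\mathcal O^2\to\mathcal G(g^{*-1}D_k)$.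
\end{lemma}

\begin{proof}
In the first chart, $\mathcal G(D_k)=\{(\sigma,\beta)\in\pi^k\mathcal O\times\mathcal O\}$. For $g=g^*=1$ the two maps are $(u,c)\mapsto(\pi^ku,c)$ and $(a,b)\mapsto(-\pi^ka,b)$, both homeomorphisms $\mathcal O^2\to\pi^k\mathcal O\times\mathcal O$. In general the first map is preceded by the homeomorphism $w\mapsto g^*w$ of $\mathcal O^2$ and followed by the homeomorphism $g^{-1}:\mathcal G(D_k)\to\mathcal G(g^{-1}D_k)$ of Lemma~\ref{lem:straight}(a). For the second map, exchange $g$ and $g^*$.
\end{proof}

\section{Charted partial planes}\label{sec:charted}

To iterate the step of Section~\ref{sec:block} we need an induction hypothesis that is self-dual, that forces join and intersection to be continuous where they are defined, and that keeps account of the used directions. The following definition does this by prescribing what the structure looks like from each copy of $\mathcal O^2$.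

\begin{definition}\label{def:cpp}
A \emph{charted partial plane} consists of compact Hausdorff spaces $P$ and $L$ of points and lines (possibly empty), an incidence relation $I\subseteq P\times L$, finite partitions $\mathcal Q$ of $P$ and $\mathcal R$ of $L$ into nonempty clopen sets, called \emph{cells}, and for each cell $B\in\mathcal Q\cup\mathcal R$ a homeomorphism $\varphi_B:B\to\mathcal O^2$, its \emph{chart}, and a clopen set $S_B\subsetneq P^1(F)$ (possibly empty) of \emph{used directions}, such that the following hold.
\begin{itemize}
\item[(C1)] Two distinct points are incident with at most one common line.
\item[(C2)] For $B\in\mathcal Q$, the set $L^B$ of lines incident with some point of $B$ is clopen in $L$, and $\ell\mapsto\varphi_B(\{z\in B:z\mathrel{I}\ell\})$ is a homeomorphism $L^B\to\mathcal G(S_B)$.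
\item[(C2*)] For $\Lambda\in\mathcal R$, the set $P^\Lambda$ of points incident with some line of $\Lambda$ is clopen in $P$, and $x\mapsto\varphi_\Lambda(\{\ell\in\Lambda:x\mathrel{I}\ell\})$ is a homeomorphism $P^\Lambda\to\mathcal G(S_\Lambda)$.
\end{itemize}
The images in (C2) and (C2*) are called the \emph{trace} of $\ell$ on $B$ and the \emph{trace} of $x$ on $\Lambda$.
\end{definition}

Condition (C1) fails exactly when there are two distinct points both incident with two distinct lines, so it is equivalent to its dual. Exchanging points and lines exchanges (C2) and (C2*). Hence the notion is self-dual, and every statement below has a valid dual. The simplest example has $P=\mathcal O^2$ as a single cell with $S_P=\emptyset$, and $L=\emptyset$. The structure \eqref{eq:block} is another, with $S_{B_1}=S_{B_2}=D_k$ and $S_H=D_k\cup\omega D_k$, by Lemma~\ref{lem:link} and the computations of Section~\ref{sec:block}. By a \emph{ball of level $r$ in a cell $B$} we mean a set $\varphi_B^{-1}(v+\pi^r\mathcal O^2)$. Two distinct points are \emph{joined} if they have a common line.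

\begin{lemma}\label{lem:cell}
Suppose that {\rm(C2)} holds for a cell $B\in\mathcal Q$, and let $z\ne w$ be points of $B$. Then $z$ and $w$ have at most one common line, and they are joined if and only if the direction of $\varphi_B(z)-\varphi_B(w)$ lies in $S_B$. Condition {\rm(C1)} is not assumed.
\end{lemma}

\begin{proof}
Let $\gamma$ be the straight line through $\varphi_B(z)$ and $\varphi_B(w)$. A line is incident with $z$ and $w$ if and only if it lies in $L^B$ and its trace on $B$ is $\gamma\cap\mathcal O^2$. Since the trace map is a bijection onto $\mathcal G(S_B)$, there is exactly one such line if $\gamma$ has direction in $S_B$ and none otherwise.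
\end{proof}

A block joins two cells completely, so it can only be added between cells with no joined pair at all. The next lemma shows that joined and unjoined pairs are topologically separated; it also gives the continuity of the join. Openness comes from the view from the line cells, closedness from the view from the point cells. Let $\Delta$ be the diagonal of $P^2$ and $J\subseteq P^2\setminus\Delta$ the set of joined pairs.

\begin{lemma}\label{lem:clopen}
In a charted partial plane, $J$ is clopen in $P^2\setminus\Delta$, and the join map $J\to L$ is continuous.
\end{lemma}

\begin{proof}
\emph{Openness and continuity.} Let $x\neq y$ be incident with $\ell\in\Lambda\in\mathcal R$. For $x'\in P^\Lambda$ let $\gamma(x')\in\mathcal A$ be the straight line that carries the trace of $x'$ on $\Lambda$. By (C2*), $P^\Lambda$ is open and $\gamma$ is continuous and injective. The straight lines $\gamma(x)\ne\gamma(y)$ both pass through $\varphi_\Lambda(\ell)$, so their directions differ. Let $W$ be the set of $(x',y')\in P^\Lambda\times P^\Lambda$ such that $\gamma(x')$ and $\gamma(y')$ have distinct directions and their common point $e(x',y')$ lies in $\mathcal O^2$. Since $\mathcal O^2$ is open in $F^2$, Lemma~\ref{lem:straight}(c) shows that $W$ is an open neighborhood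 of $(x,y)$ and that $e$ is continuous on $W$. For $(x',y')\in W$ we have $x'\neq y'$, and the line $\varphi_\Lambda^{-1}(e(x',y'))$ is incident with both points. By (C1) it is their only common line. So $W\subseteq J$, and the join is continuous on $W$.

\emph{Closedness.} We have $I=\bigcup_{B\in\mathcal Q}I\cap(B\times L^B)$. Each set $B\times L^B$ is clopen in $P\times L$, and a pair $(z,\ell)$ in it is incident if and only if $\varphi_B(z)$ lies on the trace of $\ell$, a closed condition by (C2) and Lemma~\ref{lem:straight}(d). So $I$ is closed in $P\times L$. Hence $\{(x,y,\ell):x\mathrel{I}\ell,\ y\mathrel{I}\ell\}$ is closed in the compact space $P^2\times L$, its projection to $P^2$ is compact, and $J$ is this projection minus $\Delta$.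
\end{proof}

\begin{lemma}[Refinement]\label{lem:refine}
Let $r\ge0$. Replace each $B\in\mathcal Q$ by its balls $\varphi_B^{-1}(v+\pi^r\mathcal O^2)$ of level $r$, where $v$ runs over representatives of $\mathcal O^2/\pi^r\mathcal O^2$, with charts $\pi^{-r}(\varphi_B-v)$ and with the same set $S_B$ of used directions. The result is a charted partial plane.
\end{lemma}

\begin{proof}
Conditions (C1) and (C2*) do not involve $\mathcal Q$ or its charts. For (C2), let $B'=\varphi_B^{-1}(v+\pi^r\mathcal O^2)$. A line is incident with a point of $B'$ if and only if it lies in $L^B$ and its trace on $B$ meets $v+\pi^r\mathcal O^2$. By (C2) for $B$ and Lemma~\ref{lem:straight}(a), these lines form a clopen subset $L^{B'}$ of $L^B$, hence of $L$, which is mapped homeomorphically onto the set of straight lines with direction in $S_B$ that meet $v+\pi^r\mathcal O^2$. The affine map $w\mapsto\pi^{-r}(w-v)$ preserves directions, maps $v+\pi^r\mathcal O^2$ onto $\mathcal O^2$ and acts homeomorphically on $\mathcal A$, so it carries this set homeomorphically onto $\mathcal G(S_B)$. The composite is the trace map of $B'$.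
\end{proof}

We can now add lines. The space $P^2\setminus\Delta$ is not compact unless $P$ is empty, and by Lemma~\ref{lem:cell} joined and unjoined pairs both accumulate at the diagonal as soon as $S_B\ne\emptyset$. No finite refinement can therefore treat all pairs at once. We treat only the compact set of pairs in different cells, and we insist on refining by at least one level, so that every pair of distinct points falls into different cells eventually.

\begin{lemma}[Adding lines]\label{lem:add}
Let $(P,L,I,\mathcal Q,\mathcal R)$ be a charted partial plane. There are a charted partial plane $(P,L',I',\mathcal Q',\mathcal R')$ and an integer $r\ge1$ such that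
\begin{itemize}
\item[(a)] $\mathcal Q'$ is the refinement of $\mathcal Q$ into balls of level $r$, with the charts of Lemma~\ref{lem:refine} and with possibly larger sets of used directions;
\item[(b)] $L'$ is the topological disjoint union of $L$ and finitely many (possibly no) copies of $\mathcal O^2$, and $\mathcal R'$ consists of these copies and of the cells of $\mathcal R$, whose charts and sets of used directions are unchanged;
\item[(c)] $I'\cap(P\times L)=I$;
\item[(d)] any two points in different cells of $\mathcal Q$ are joined by a line of $L'$.
\end{itemize}
\end{lemma}

\begin{proof}
\emph{Choice of the refinement.} The set $K=P^2\setminus\bigcup_{B\in\mathcal Q}B\times B$ is compact, open in $P^2$ and disjoint from $\Delta$. By Lemma~\ref{lem:clopen}, both $K\cap J$ and $K\setminus J$ are open in $P^2$. Products of two balls in cells of $\mathcal Q$ form a base of $P^2$, so $K$ is covered by finitely many such products, each contained in $K\cap J$ or in $K\setminus J$. Let $r\ge1$ be at least the largest level that occurs, and refine $\mathcal Q$ by Lemma~\ref{lem:refine} into balls $B_1,\dots,B_N$ of level $r$, with charts $\varphi_i$ and used directions $S_i\subsetneq P^1(F)$. Each product $B_i\times B_j$ is contained in $K$ or disjoint from $K$. If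 $B_i\times B_j\subseteq K$, it meets one of the finitely many products $B'\times B''$; then $B_i\subseteq B'$ and $B_j\subseteq B''$ by the choice of $r$, so $B_i\times B_j$ is contained in $J$ or disjoint from $J$. Call $\{i,j\}$ \emph{selected} if $B_i\times B_j\subseteq K\setminus J$. This condition is symmetric in $i$ and $j$, because $K$ and $J$ are symmetric, and it implies $i\ne j$.

\emph{Choice of directions.} The sets $P^1(F)\setminus S_i$ are open and nonempty; this is where the hypothesis that $S_B$ is closed and proper is used. By Lemma~\ref{lem:disks} there are one $k\ge1$ and, for each $i$, pairwise disjoint disks $D_{ij}\subseteq P^1(F)\setminus S_i$ of level $k$, one for each $j$ with $\{i,j\}$ selected, such that the clopen set $S_i'=S_i\cup\bigcup_jD_{ij}$ is not $P^1(F)$. Choose $g_{ij}\in\mathrm{GL}_2(\mathcal O)$ with $g_{ij}D_{ij}=D_k$.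

\emph{The new lines.} For each selected $\{i,j\}$ with $i<j$ add a cell $H_{ij}=H_{ji}=\mathcal O^2$ of new lines, with the identity as chart. A line $w\in H_{ij}$ is incident with $z\in B_i$ if $\varphi_i(z)\sim w$ in the link of type $(k,g_{ij},1)$, with $z\in B_j$ if $\varphi_j(z)\sim w$ in the link of type $(k,g_{ji},\omega)$, and with no other points. In the coordinates $(a,b)=g_{ij}\varphi_i$ on $B_i$ and $(a',b')=g_{ji}\varphi_j$ on $B_j$ this is exactly \eqref{eq:block}. Incidences with old lines are unchanged. Assign the used directions $S_i'$ to $B_i$ and $S_H=D_k\cup\omega D_k$ to each new cell $H$. Then (a), (b) and (c) hold by construction, and it remains to verify the axioms and (d).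

\emph{Condition {\rm(C2)} for $B_i$.} The lines of $L'$ meeting $B_i$ form the clopen set $L^{B_i}\sqcup\bigsqcup_jH_{ij}$, with $j$ running over the indices such that $\{i,j\}$ is selected. The trace map sends $L^{B_i}$ homeomorphically onto $\mathcal G(S_i)$ by Lemma~\ref{lem:refine}, and $H_{ij}$ homeomorphically onto $\mathcal G(g_{ij}^{-1}D_k)=\mathcal G(D_{ij})$ by Lemma~\ref{lem:link}, whether $i<j$ or $i>j$. By Lemma~\ref{lem:straight}(b), $\mathcal G(S_i')$ is the topological disjoint union of these images.

\emph{Condition {\rm(C2*)}.} For $\Lambda\in\mathcal R$ the space $P$, the lines of $\Lambda$, their incidences and the chart are unchanged. For $H=H_{ij}$ with $i<j$, the set $P^H=B_i\cup B_j$ is clopen, and by Lemma~\ref{lem:link} the trace map sends $B_i$ homeomorphically onto $\mathcal G(D_k)$ and $B_j$ onto $\mathcal G(\omega D_k)$, where $\omega D_k=\{[t:1]:t\in\pi^k\mathcal O\}$. Since $k\ge1$, the disks $D_k$ and $\omega D_k$ lie in different parts of \eqref{eq:P1}, and $[1:1]$ lies in neither. So $S_H$ is clopen and proper, and (C2*) follows from Lemma~\ref{lem:straight}(b).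

\emph{Condition {\rm(C1)} and property {\rm(d)}.} Two points in the same cell $B_i$ have at most one common line by Lemma~\ref{lem:cell}. Let $z\in B_i$ and $w\in B_j$ with $i<j$. A new line incident with both exists only if $\{i,j\}$ is selected, and then it lies in $H_{ij}$. If $\{i,j\}$ is not selected, $z$ and $w$ have no new common line and at most one old one. If $\{i,j\}$ is selected, they have no old common line and exactly one in $H_{ij}$, given by \eqref{eq:join}. This proves (C1). Finally, a pair of points in different cells of $\mathcal Q$ lies in some $B_i\times B_j\subseteq K$, and either $B_i\times B_j\subseteq J$ or $\{i,j\}$ is selected. In both cases the pair is joined in $L'$.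
\end{proof}

\section{The limit plane}\label{sec:limit}

\begin{proposition}\label{prop:limit}
Let $(P_0,L_0,I_0,\mathcal Q_0,\mathcal R_0)$ be a charted partial plane with $P_0\ne\emptyset$. There is a plane $(P,\mathcal L)$ with all the properties stated in Theorem~\ref{thm:main} such that $P_0\subseteq P$, $L_0\subseteq\mathcal L$, and the incidence of the plane induces $I_0$ on $P_0\times L_0$.
\end{proposition}

Theorem~\ref{thm:main} follows by taking $P_0=\mathcal O^2$ as a single cell with no used directions, and $L_0=\emptyset$.

\begin{proof}
Given a charted partial plane $\mathcal P_n=(P_n,L_n,I_n,\mathcal Q_n,\mathcal R_n)$, apply Lemma~\ref{lem:add} to obtain $(P_n,L_{n+1},I_n',\mathcal Q_n',\mathcal R_n')$, and then apply the dual of Lemma~\ref{lem:add} to obtain $\mathcal P_{n+1}=(P_{n+1},L_{n+1},I_{n+1},\mathcal Q_{n+1},\mathcal R_{n+1})$. The first step refines $\mathcal Q_n$ and keeps $\mathcal R_n\subseteq\mathcal R_n'$; the second refines $\mathcal R'_n$ and keeps $\mathcal Q_n'\subseteq\mathcal Q_{n+1}$. Therefore: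
\begin{itemize}
\item[(i)] $P_{n+1}$ is the topological disjoint union of $P_n$ and finitely many copies of $\mathcal O^2$, the same holds for $L_{n+1}$ and $L_n$, and $I_{n+1}\cap(P_n\times L_n)=I_n$.
\item[(ii)] Every cell of $\mathcal Q_n$ is subdivided in $\mathcal Q_{n+1}$ into its balls of some level $r\geq1$, with the charts of Lemma~\ref{lem:refine}. The same holds for $\mathcal R_n$ and $\mathcal R_{n+1}$.
\item[(iii)] Points in different cells of $\mathcal Q_n$ are joined in $L_{n+1}$, and lines in different cells of $\mathcal R_n$ meet in $P_{n+1}$.
\end{itemize}
Put $P=\bigcup_nP_n$, $\mathcal L=\bigcup_nL_n$ and $I=\bigcup_nI_n$, and call a subset of $P$ open if its intersection with each $P_n$ is open; likewise for $\mathcal L$. By (i), $I\cap(P_n\times L_n)=I_n$, each $P_n$ is an open subspace of $P$ with its own topology, and $P$ is the topological disjoint union of the cells of $\mathcal Q_0$ and the copies of $\mathcal O^2$ added later, at most countably many in all. The same holds for $\mathcal L$. So both spaces are Hausdorff, locally compact and metrizable and have no isolated points. They are non-discrete because they are nonempty: $P\supseteq P_0$, and $\mathcal L\neq\emptyset$ is shown next.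

\emph{Projective plane.} Let $x\ne y$ be points of $P_n$, and for $m\ge n$ let $B_m$ be the cell of $\mathcal Q_m$ containing $x$, with chart $\varphi_m$. We claim that $B_m$ is a ball of some level $\rho_m\ge m-n$ in $B_n$, with $\varphi_m=\pi^{-\rho_m}(\varphi_n-v_m)$ for some $v_m\in\mathcal O^2$. This holds for $m=n$, and by (ii)
\[
\varphi_{m+1}=\pi^{-r}(\varphi_m-v)=\pi^{-\rho_m-r}(\varphi_n-v_m-\pi^{\rho_m}v)\qquad\text{with }r\ge1,\ v\in\mathcal O^2.
\]
Hence $\bigcap_mB_m=\{x\}$, so $y\notin B_m$ for some $m$, and $x,y$ are joined in $L_{m+1}$ by (iii). Two joining lines would both lie in some $L_{m'}$, contradicting (C1) for $\mathcal P_{m'}$. So two distinct points have exactly one common line. Since $P_0$ is infinite, $\mathcal L$ is nonempty, and then infinite because it contains a cell. The dual argument, with the cells of $\mathcal R_m$, shows that two distinct lines have exactly one common point.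

Every line $\ell$ meets another line and so has a point $x$. For $n$ with $x\in P_n$ and $\ell\in L_n$, the trace of $\ell$ on the cell of $x$ in $\mathcal Q_n$ is infinite. Thus every line has infinitely many points; two distinct lines, having only one common point, have distinct point sets, and we may regard lines as subsets of $P$. Take lines $\ell\ne m$ with common point $z$, distinct points $p_1,p_2\in\ell\setminus\{z\}$ and distinct points $q_1,q_2\in m\setminus\{z\}$. A line through three of these four points contains $p_1,p_2$ or $q_1,q_2$, so it is $\ell$ or $m$; but $q_1,q_2\notin\ell$ and $p_1,p_2\notin m$. So no three of them lie on a line, and $(P,\mathcal L)$ is a projective plane.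

\emph{Continuity.} Let $x\ne y$ in $P$, and choose $n$ with $x,y\in P_n$ and $x\vee y\in L_n$. By Lemma~\ref{lem:clopen} for $\mathcal P_n$, the pairs joined in $L_n$ form an open subset of $P_n^2$, hence of $P^2$; it contains $(x,y)$, and on it the join is continuous as a map to $L_n\subseteq\mathcal L$. The dual of Lemma~\ref{lem:clopen} gives the continuity of the intersection map.

\emph{Non-compactness.} Let $z\in B\in\mathcal Q_n$ and $s\in P^1(F)\setminus S_B$. The subspace $s$ contains a nonzero vector $t\in\mathcal O^2$; let $w\in B$ be the point with $\varphi_B(w)=\varphi_B(z)+t$. By Lemma~\ref{lem:cell}, $z$ and $w$ are not joined in $L_n$, so $z\vee w\in\mathcal L\setminus L_n$. Thus $L_n\ne\mathcal L$ for all $n$, and the increasing open cover $\{L_n\}$ of $\mathcal L$ has no finite subcover. For all large $n$ we have $\mathcal R_n\neq\emptyset$, and then the dual argument gives two lines of $L_n$ whose common point is not in $P_n$. So $P$ is not compact either. A finite union of copies of $\mathcal O^2$ is compact, so infinitely many copies occur in both $P$ and $\mathcal L$.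

\emph{Local structure.} Let $x$ lie on $\ell$. Take $n$ with $x\in P_n$ and $\ell\in L_n$, let $X=B$ be the cell of $x$ in $\mathcal Q_n$, and let $\Lambda=L_n^B$. These sets are compact and open in $P$ and $\mathcal L$ and contain $x$ and $\ell$. By (C2), the chart and the trace map form a topological isomorphism from $(X,\Lambda)$ to $(\mathcal O^2,\mathcal G(S_B))$. Here $\mathcal O^2$ is a compact open set of points of $\mathrm{PG}(2,F)$, and $\mathcal G(S_B)$ is a compact open set of lines by Lemma~\ref{lem:straight}(b).
\end{proof}

\begin{remark}\label{rem:pencil}
The proof shows where the argument for compactness in the introduction breaks down. Let $x\in P_n$, let $X$ be its cell in $\mathcal Q_n$, and let $U$ be an open neighborhood of $x$. The lines $x\vee y$ with $y\in X\setminus U$ form a compact set, which lies in some $L_m$. The proof of non-compactness, with $z=x$, gives a line through $x$ that is not in $L_m$, and this line meets $X$ only inside $U$.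
\end{remark}

\begin{remark}\label{rem:hyp}
The hypothesis that $F$ is non-archimedean enters through the supply of compact open sets: cells that can be subdivided into cells of the same shape, and nonempty proper clopen sets of directions. Over $\mathbb R$ there are none, since $\mathbb R^2$ is connected and not compact and $P^1(\mathbb R)$ is connected. The condition $S_B\neq P^1(F)$ plays two roles. It makes room for new lines in Lemma~\ref{lem:add}, and, being preserved at each stage, it is the reason why the limit is not compact.
\end{remark}

\section{Embedding finite partial linear spaces}\label{sec:embed}

\begin{proof}[Proof of Theorem~\ref{thm:embed}]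
Let $X\neq\emptyset$ be the finite point set, $Y$ the finite line set, and $\mathcal F\subseteq X\times Y$ the set of incident pairs, which we call flags. By Proposition~\ref{prop:limit} it suffices to embed this structure in a charted partial plane with nonempty point set. We replace every point and every line by a cell and every flag by a link. Flags with a common point or a common line receive disjoint disks of directions.

Put $P_0=X\times\mathcal O^2$ and $L_0=Y\times\mathcal O^2$, with cells $B_x=\{x\}\times\mathcal O^2$ and $\Lambda_y=\{y\}\times\mathcal O^2$ and the projections to $\mathcal O^2$ as charts. Lemma~\ref{lem:disks} with $U=P^1(F)$ provides $k\ge1$ and disks $D_{xy}$ and $D^*_{xy}$ of level $k$ for all flags $(x,y)$ such that, for each $x$, the disks $D_{xy}$ are pairwise disjoint with union $S_x\neq P^1(F)$, and, for each $y$, the disks $D^*_{xy}$ are pairwise disjoint with union $S_y\ne P^1(F)$. Choose $g_{xy},g^*_{xy}\in\mathrm{GL}_2(\mathcal O)$ with $g_{xy}D_{xy}=D_k=g^*_{xy}D^*_{xy}$. Let $(x,z)$ be incident with $(y,w)$ if and only if $(x,y)\in\mathcal F$ and $z\sim w$ in the link of type $(k,g_{xy},g^*_{xy})$.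

By Lemma~\ref{lem:link}, the lines meeting $B_x$ are those of the cells $\Lambda_y$ with $(x,y)\in\mathcal F$, a clopen set, and the trace map sends $\Lambda_y$ homeomorphically onto $\mathcal G(D_{xy})$. With Lemma~\ref{lem:straight}(b) this gives (C2) for $B_x$ with used directions $S_x$. By the second half of Lemma~\ref{lem:link}, the points incident with a line of $\Lambda_y$ are those of the cells $B_x$ with $(x,y)\in\mathcal F$, and the trace map sends $B_x$ homeomorphically onto $\mathcal G(D^*_{xy})$. This gives (C2*) for $\Lambda_y$ with used directions $S_y$.

For (C1), two points in the same cell have at most one common line by Lemma~\ref{lem:cell}. Consider a point of $B_x$ and a point of $B_{x'}$ with $x\ne x'$. A common line lies in a cell $\Lambda_y$ with $(x,y),(x',y)\in\mathcal F$, and there is at most one such $y$; this is the only use of the axiom of a partial linear space. The traces of the two points on $\Lambda_y$ have directions in the disjoint disks $D^*_{xy}$ and $D^*_{x'y}$, so they have at most one common element.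

Finally $0\sim0$ in every link, so $(x,0)$ is incident with $(y,0)$ if and only if $(x,y)\in\mathcal F$. The maps $x\mapsto(x,0)$ and $y\mapsto(y,0)$ form the required embedding.
\end{proof}

\section{The topology of locally compact planes}\label{sec:top}

In this section $(P,\mathcal L)$ is an arbitrary topological projective plane. We use two elementary consequences of the axioms: every line has at least three points, and every point lies on at least three lines. Exchanging the roles of points and lines gives the \emph{dual} plane, whose lines are the pencils; it is again a topological projective plane, so every statement has a valid dual. If $p$ lies on neither of the lines $\ell,m$, the map $\ell\to m$, $x\mapsto(x\vee p)\wedge m$, is the \emph{perspectivity with center $p$}.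

\begin{lemma}\label{lem:basic}
\begin{itemize}
\item[(a)] Perspectivities are homeomorphisms, and all lines and all pencils are homeomorphic to one another.
\item[(b)] Lines are closed in $P$.
\item[(c)] For $a,b\in\ell$ there is a homeomorphism $\ell\to\ell$ that maps $a$ to $b$.
\item[(d)] Let $u\ne v$ be points of a line $\ell_\infty$, let $g$ be a line with $u,v\notin g$, and put $s=g\wedge\ell_\infty$ and $K=g\setminus\{s\}$. Then
\[
\Phi:P\setminus\ell_\infty\to K^2,\qquad z\mapsto\bigl((z\vee u)\wedge g,\ (z\vee v)\wedge g\bigr),
\]
is a homeomorphism that maps $K$ onto the diagonal of $K^2$. The space $P$ is the union of three open sets of the form $P\setminus\ell_\infty$, and suitable $u,v,g$ exist for each.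
\item[(e)] Lines, pencils, $P$ and $\mathcal L$ have no isolated points.
\item[(f)] $P$ is locally compact if and only if $\mathcal L$ is, and then all lines and pencils are locally compact.
\end{itemize}
\end{lemma}

\begin{proof}
(a) If $p\notin\ell$, then $x\mapsto x\vee p$ is a homeomorphism $\ell\to\mathcal L_p$ with inverse $h\mapsto h\wedge\ell$. A perspectivity is the composite of one such map and the inverse of another. Given lines $\ell\neq m$, take $a\in\ell\setminus m$ and $c\in m\setminus\ell$. The line $a\vee c$ meets $\ell$ only in $a$ and $m$ only in $c$, so a third point of $a\vee c$ is the center of a perspectivity $\ell\to m$, and this perspectivity maps $a$ to $c$.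

(b) Let $x\notin\ell$, and choose $q\notin\ell$ with $q\neq x$. The map $f(y)=(y\vee q)\wedge\ell$ is continuous on the open set $P\setminus\{q\}$, so its set of fixed points is closed in $P\setminus\{q\}$. This set contains $\ell$, and it does not contain $x$ because $f(x)\in\ell$. So some neighborhood of $x$ misses $\ell$.

(c) Let $a\neq b$. Take a line $m\neq\ell$ through a third point of $\ell$, so that $a,b\notin m$, and take $c\in m\setminus\ell$. The proof of (a) gives perspectivities $\ell\to m$ with $a\mapsto c$ and $m\to\ell$ with $c\mapsto b$.

(d) Let $z\notin\ell_\infty$. The line $z\vee u$ differs from $g$ since $u\notin g$, and it does not contain $s$, since otherwise it would be $s\vee u=\ell_\infty$. The same holds for $v$, so $\Phi$ is a continuous map to $K^2$. For $x,y\in K$, the lines $x\vee u$ and $y\vee v$ differ from $\ell_\infty$ and meet it in $u$ and in $v$, so they are distinct and their common point $\Psi(x,y)=(x\vee u)\wedge(y\vee v)$ is not on $\ell_\infty$. The map $\Psi$ is continuous. For $z=\Psi(x,y)$ we have $z\vee u=x\vee u$ and $z\vee v=y\vee v$, so $\Phi(z)=(x,y)$. For $(x,y)=\Phi(z)$ the same two equations hold, so $\Psi(x,y)=z$. If $z\in K$ then $\Phi(z)=(z,z)$. The complements of three lines without a common point cover $P$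 and are open by (b). Given $\ell_\infty$, take three points $u,v,s$ on it and a line $g\ne\ell_\infty$ through $s$.

(e) If some line had an isolated point, it would be discrete by (c), all lines would be discrete by (a), and $P$ would be discrete by (d), which is excluded. By (a), pencils have no isolated points either. Every point lies on a line and every line lies in a pencil, so $P$ and $\mathcal L$ have no isolated points.

(f) Let $P$ be locally compact. Then lines are locally compact by (b), and pencils by (a). By the dual of (d), $\mathcal L$ is covered by open sets homeomorphic to the square of a pencil minus one element, so $\mathcal L$ is locally compact. The converse is the dual statement.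
\end{proof}

\begin{lemma}\label{lem:compact}
The spaces $P$, $\mathcal L$, all lines and all pencils are simultaneously compact or non-compact.
\end{lemma}

\begin{proof}
By Lemma~\ref{lem:basic}(a) and duality it suffices to show that $P$ is compact if and only if lines are. If $P$ is compact, lines are compact because they are closed. Conversely, let lines, and hence pencils, be compact, and fix a point $p$. For $h_0\in\mathcal L_p$ choose $q\notin h_0$ and a compact neighborhood $N$ of $h_0$ in $\mathcal L_p$ that does not contain $p\vee q$. No line in $N$ passes through $q$, so $\wedge$ is defined on $N\times\mathcal L_q$. Its image is the union of the lines in $N$, since $y=h\wedge(y\vee q)$ for $y\in h\in N$. This union is therefore compact. Finitely many such sets $N$ cover $\mathcal L_p$, and every point lies on a line through $p$, so $P$ is compact.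
\end{proof}

From now on the plane is locally compact. The first step toward second countability is a countable neighborhood base at one point. In a field such as $\mathbb Q_p$ one takes a compact neighborhood $V$ of $0$ and the sets $tV$ with $t\to0$. Multiplication has a geometric construction: in $F^2$, the parallel through $(0,t)$ to the line joining $(0,1)$ and $(x,0)$ meets the horizontal axis in $(tx,0)$. This construction makes sense in every plane.

\begin{lemma}\label{lem:first}
In a locally compact projective plane, lines, pencils and $P$ are first countable, and every line minus a point is $\sigma$-compact.
\end{lemma}

\begin{proof}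
\emph{The multiplication.} Let $\ell\ne m$ be lines, $o=\ell\wedge m$, and $\ell_\infty$ a line not through $o$. Put $u=\ell\wedge\ell_\infty$ and $w=m\wedge\ell_\infty$, and take $e\in m\setminus\{o,w\}$; then $e\notin\ell$ and $e\notin\ell_\infty$. For $x\in\ell\setminus\{u\}$ put $d(x)=(e\vee x)\wedge\ell_\infty$. We have $d(x)\neq u$, since otherwise $e\vee x=u\vee x=\ell$ would contain $e$; hence $d(x)\notin\ell$. For $t\in m\setminus\{w\}$ we have $t\notin\ell_\infty$, so $t\ne d(x)$, and
\[
\mu(t,x)=(d(x)\vee t)\wedge\ell
\]
defines a continuous map $\mu:(m\setminus\{w\})\times(\ell\setminus\{u\})\to\ell$. It has three properties. First, $\mu(o,x)=o$ for all $x$, because $o\in\ell$. Second, $\mu(t,o)=o$ for all $t$, because $d(o)=w$ and $w\vee t=m$. Third, for $t\ne o$ the map $\mu(t,\cdot)$ is the restriction of a homeomorphism $\ell\to\ell$, the composite of the perspectivities $\ell\to\ell_\infty$ with center $e$ and $\ell_\infty\to\ell$ with center $t$.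

\emph{First countability.} Let $V\subseteq\ell\setminus\{u\}$ be a compact neighborhood of $o$ in $\ell$. We need a countable set of multipliers accumulating at $o$, and we do not yet know that sequences suffice. A compact neighborhood of a point of $m$ is infinite by Lemma~\ref{lem:basic}(e), so it contains a countably infinite set, which has an accumulation point in $m$. Moving this point to $o$ by Lemma~\ref{lem:basic}(c) and deleting $o$ and $w$, we obtain a countable set $A\subseteq m\setminus\{o,w\}$ with $o\in\overline A$. Let $W$ be an open neighborhood of $o$ in $\ell$. The open set $\mu^{-1}(W)$ contains $\{o\}\times V$, and $V$ is compact, so there is a neighborhood $N$ of $o$ in $m\setminus\{w\}$ with $\mu(N\times V)\subseteq W$. For $t\in A\cap N$, the set $\mu(t,V)\subseteq W$ is a neighborhood of $o$ in $\ell$ by the second and third properties of $\mu$. So $\{\mu(t,V):t\in A\}$ is a countable neighborhood base of $o$ in $\ell$. By Lemma~\ref{lem:basic}(c), (a) and (d), all lines, all pencils and $P$ are first countable.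

\emph{$\sigma$-compactness.} If $Z$ is a compact subset of a first countable Hausdorff space and $(U_n)$ is a countable base of open neighborhoods of a point $x$, then $Z\setminus\{x\}=\bigcup_n(Z\setminus U_n)$ is $\sigma$-compact. Apply this to a compact neighborhood $X$ of $x$ in $P$. The continuous map $X\setminus\{x\}\to\mathcal L_x$, $y\mapsto x\vee y$, is surjective, since $x$ is not isolated on any line through it. So pencils, and hence lines, are $\sigma$-compact. Applying the same observation to countably many compact sets that cover a line, we see that a line minus a point is $\sigma$-compact.
\end{proof}

First countability does not by itself make a compact space metrizable. What the geometry adds is that the diagonal of $K^2$ is a line with one point removed, and so is cut out by a single element of a pencil. This is exploited through the following theorem of \v{S}ne\u{\i}der. Recall that a $G_\delta$ is a countable intersection of open sets.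

\begin{lemma}\label{lem:sneider}
A compact Hausdorff space $Z$ whose diagonal is a $G_\delta$ in $Z^2$ is metrizable.
\end{lemma}

\begin{proof}
Let the diagonal be $\bigcap_nU_n$ with $U_n$ open in $Z^2$. Fix $n$. Every point of $Z$ has open neighborhoods $V,V'$ with $\overline V\subseteq V'$ and $V'\times V'\subseteq U_n$. Choose finitely many such pairs whose sets $V$ cover $Z$, and for each pair choose, by Urysohn's lemma, a continuous function $f:Z\to[0,1]$ that is $1$ on $\overline V$ and $0$ outside $V'$. If $x\ne y$, then $(x,y)\notin U_n$ for some $n$. For a pair chosen for this $n$ with $x\in V$ we have $y\notin V'$, so $f(x)=1$ and $f(y)=0$. These countably many functions define a continuous injection of $Z$ into $[0,1]^{\mathbb N}$, which is an embedding because $Z$ is compact.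
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:top}]
\emph{Second countability and metrizability.} Take $\ell_\infty,u,v,g,s,K$ as in Lemma~\ref{lem:basic}(d). The map $z\mapsto z\vee s$ from $P\setminus\ell_\infty$ to $\mathcal L_s$ is continuous, and the preimage of $\{g\}$ is $K$. The pencil $\mathcal L_s$ is first countable and Hausdorff, so $\{g\}$ is a $G_\delta$ in $\mathcal L_s$, and $K$ is a $G_\delta$ in $P\setminus\ell_\infty$. Via $\Phi$, the diagonal of $K^2$ is a $G_\delta$ in $K^2$. This property passes to subspaces of $K$, so every compact subset of $K$ is metrizable by Lemma~\ref{lem:sneider}, and hence second countable. The space $K$ is locally compact, and it is $\sigma$-compact by Lemma~\ref{lem:first}; so it is covered by the interiors of countably many compact subsets. A countable union of second countable open subspaces is second countable. This applies to $K$ and then, by Lemma~\ref{lem:basic}(d), to $P$. A locally compact Hausdorff space is regular, and a regular second countable Hausdorff space is metrizable by Urysohn's metrization theorem. So $P$ is metrizable, and both properties pass to the lines, which are subspaces of $P$. The dual plane is locally compact by Lemma~\ref{lem:basic}(f), so $\mathcal L$ is second countable and metrizable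 as well.

\emph{The totally disconnected case.} Let $P$ be totally disconnected, and let $T$ be $P$, $\mathcal L$ or a line. Then $T$ is nonempty, locally compact, second countable, Hausdorff and without isolated points. We claim that $T$ has a base of compact open sets. A totally disconnected locally compact Hausdorff space has such a base; this standard fact applies to $P$ and to lines. Pencils are homeomorphic to lines, so by the dual of Lemma~\ref{lem:basic}(d) the space $\mathcal L$ is covered by open sets homeomorphic to products of two totally disconnected locally compact Hausdorff spaces, and products of compact open sets give the required base.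

Brouwer's characterization states that a nonempty compact metrizable space that has a base of clopen sets and no isolated points is homeomorphic to $C$. If $T$ is compact, it gives $T\cong C$. Let $T$ be non-compact, and let $T^+=T\cup\{\infty\}$ be its one-point compactification, a compact Hausdorff space. A compact open subset of $T$ is a finite union of members of a countable base, so there are only countably many such subsets, and they are clopen in $T^+$. Every compact subset of $T$ is covered by finitely many compact open sets and so lies in one; hence the complements in $T^+$ of the compact open sets form a neighborhood base of $\infty$. Thus $T^+$ has a countable base of clopen sets, and it is metrizable by Urysohn's theorem. The point $\infty$ is not isolated because $T$ is not compact. So $T^+\cong C$, and $T$ is homeomorphic to $C$ minus a point. The choice of the point does not matter, since $C\cong(\mathbb Z/2\mathbb Z)^{\mathbb N}$ is a topological group and translations act transitively. By Lemma~\ref{lem:compact}, the same alternative holds for $P$, $\mathcal L$ and all lines.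

\emph{Both cases occur.} The plane $\mathrm{PG}(2,\mathbb Q_p)$ is compact. It is totally disconnected: dividing by a coordinate of largest absolute value shows that its point space is covered by $\{[1:a:b]:a,b\in\mathbb Z_p\}$ and the two sets obtained from it by permuting coordinates, each of which is clopen and homeomorphic to $\mathbb Z_p^2$. So the first case occurs. The plane of Theorem~\ref{thm:main} is not compact, and it is totally disconnected because $P$ is a disjoint union of open copies of $\mathcal O^2$. So the second case occurs.
\end{proof}
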